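\title{Schlicht balls for mappings of exponentially integrable distortion}

\begin{abstract}
Let $n\ge3$ and let $f:B(0,1)\to\mathbf{R}^n$ be a continuous mapping of finite distortion with $\operatorname{diam}f(B(0,1/2))=1$ and $\int_{B(0,1)}\exp(\lambda K_f)\le A$. We prove that $f$ maps some subdomain of $B(0,1)$ homeomorphically onto a ball whose radius depends only on $n$, $\lambda$ and $A$, and we give an explicit value for this radius. The proof finds a point and a scale, not too small, at which $f$ is close to a quantitatively invertible affine map, and then counts preimages with the topological degree. For discrete open mappings whose differential satisfies a logarithmic integrability condition, the same argument works under the bound $\int K_f^q\le A$ with $q$ large, while for $q<n-1$ the conclusion fails even for quasiconformal maps.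
\end{abstract}

\section{The question and the results}\label{sec:intro}

Throughout, $n\ge3$, $B_R=B(0,R)\subset\mathbf{R}^n$ and $S_R=\partial B_R$. For a matrix $M$ we write $|M|$ for the operator norm.

Let $\Omega\subset\mathbf{R}^n$ be open. A mapping $f:\Omega\to\mathbf{R}^n$ is a \emph{mapping of finite distortion} if $f\in W^{1,1}_{\mathrm{loc}}(\Omega,\mathbf{R}^n)$, its Jacobian $J_f=\det Df$ belongs to $L^1_{\mathrm{loc}}(\Omega)$, and there is a measurable $K:\Omega\to[1,\infty]$, finite almost everywhere, such that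
\[
|Df(x)|^n\le K(x)J_f(x)\qquad\text{for a.e. }x\in\Omega .
\]
Its \emph{distortion} is $K_f=|Df|^n/J_f$ where $J_f>0$ and $K_f=1$ elsewhere. All mappings of finite distortion in this paper are assumed continuous. Where $J_f(x)>0$, the differential sends the unit ball onto an ellipsoid with longest semi-axis $|Df(x)|$ and volume $J_f(x)|B_1|$, so $K_f(x)$ is the ratio of the volume of the circumscribed ball to the volume of the ellipsoid. Since $K$ is finite a.e., the defining inequality forces $J_f\ge0$ a.e.\ and $Df=0$ a.e.\ on $\{J_f=0\}$. Hence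
\begin{equation}\label{eq:basic}
J_f\ge0,\qquad |Df|^n=K_fJ_f,\qquad K_f\ge1\qquad\text{a.e.}
\end{equation}

A \emph{schlicht ball of radius $\rho$} for $f$ is a ball $B(y,\rho)$ for which there is a domain $D\subset\Omega$ such that $f|_D$ is a homeomorphism onto $B(y,\rho)$. Every smaller concentric ball $B(y,\rho')$ is again schlicht, with the domain $D\cap f^{-1}(B(y,\rho'))$. The following question has been posed as an open problem.

\medskip
\noindent\textbf{Question.} \emph{Let $n\ge3$, $\lambda>0$ and $A<\infty$. Is there $r>0$, depending only on $n$, $\lambda$ and $A$, such that every mapping of finite distortion $f:B_1\to\mathbf{R}^n$ with}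
\begin{equation}\label{eq:hyp}
\operatorname{diam}f(B_{1/2})=1,\qquad \int_{B_1}\exp(\lambda K_f)\le A
\end{equation}
\emph{has a schlicht ball of radius $r$?}
\medskip

For a smooth $f$ the inverse function theorem gives a schlicht ball near any point where $J_f>0$, with a radius that depends on $f$; the question is about uniformity. The first condition in \eqref{eq:hyp} fixes the scale of the image, since $K_{sf}=K_f$ for $s>0$. The second says that $K_f$ is large only on small sets. With
\[
W=\frac{\log(e+A)}{\lambda},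
\]
Chebyshev's inequality gives $|\{K_f>sW\}|\le A(e+A)^{-s}\le e^{1-s}$ for $s\ge1$, so $W$ plays the role of a bound for the distortion.

\begin{example}[Linear maps]\label{ex:linear}
Let $f=M$ be linear with $\det M>0$ and $|M|=1$, so that $\operatorname{diam}f(B_{1/2})=1$. The largest ball in the ellipsoid $f(B_1)$ has radius $\ell$, the smallest singular value of $M$. Since $1/K_f=\det M$ is the product of the singular values and the largest of them is $1$, we have $\ell^{\,n-1}\le 1/K_f\le\ell$. A bound on the distortion thus gives a schlicht ball of radius $1/K_f$, which suggests the answer yes. The map $f(x)=(x_1,\varepsilon x_2,\dots,\varepsilon x_n)$ has $K_f\equiv\kappa=\varepsilon^{1-n}$ and satisfies \eqref{eq:hyp} whenever $A=|B_1|e^{\lambda\kappa}$, while $f(B_1)$ contains no ball of radius larger than $\varepsilon=\kappa^{-1/(n-1)}$. Letting $\varepsilon\to0$ with $\lambda$ fixed, or with $A>|B_1|$ fixed, shows that $r$ must depend on $A$ and on $\lambda$.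
\end{example}

\begin{example}[Winding]\label{ex:winding}
Write $x=(\varrho\cos\omega,\varrho\sin\omega,x'')$ with $x''\in\mathbf{R}^{n-2}$, and let $f$ replace $\omega$ by $2\omega$. This map is Lipschitz, the singular values of $Df$ are $2,1,\dots,1$, so $K_f=2^{n-1}$ a.e., and $|f(x)|=|x|$, $f(B_{1/2})=B_{1/2}$. A schlicht ball centered at $0$ would need a domain containing $f^{-1}(0)=\{0\}$, but $f$ takes the same value at $(x_1,x_2,x'')$ and $(-x_1,-x_2,x'')$. So the center of the ball cannot be prescribed, and finding it is part of the problem.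
\end{example}

The answer to the question is yes.

\begin{theorem}\label{thm:exp}
There is $C=C(n)$ such that every mapping of finite distortion $f:B_1\to\mathbf{R}^n$ satisfying \eqref{eq:hyp} has a schlicht ball of radius
\[
r=\exp\big(-C(1+W)^{C}\big),\qquad W=\frac{\log(e+A)}{\lambda}.
\]
\end{theorem}

The proof uses exponential integrability twice: qualitatively, to place $f$ in the class defined next, and quantitatively, to bound one power mean of $K_f$ on small balls. A continuous mapping is \emph{open} if it maps open sets to open sets, and \emph{discrete} if every fiber $f^{-1}(y)$ consists of isolated points.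

\begin{definition}\label{def:E}
For a domain $\Omega\subset\mathbf{R}^n$, the class $\mathcal{E}(\Omega)$ consists of the continuous nonconstant mappings of finite distortion $f:\Omega\to\mathbf{R}^n$ that are discrete and open and satisfy
\[
\frac{|Df|^n}{\log(e+|Df|)}\in L^1_{\mathrm{loc}}(\Omega),\qquad K_f\in L^{2n-1}_{\mathrm{loc}}(\Omega).
\]
\end{definition}

Within this class a bound on a high power of the distortion suffices, and a bound on a low power does not. A \emph{quasiconformal} map of $B_1$ is a homeomorphism $f\in W^{1,n}_{\mathrm{loc}}$ of $B_1$ onto its image that has finite distortion with $K_f$ bounded.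

\begin{theorem}\label{thm:Lq}
There is $q_n<\infty$ such that if $q\ge q_n$, $f\in\mathcal{E}(B_1)$, $\operatorname{diam}f(B_{1/2})=1$ and $\int_{B_1}K_f^q\le A$, then $f$ has a schlicht ball of radius $r(n,A)>0$.
\end{theorem}

\begin{theorem}\label{thm:counter}
For $0<q<n-1$ the statement of Theorem~\ref{thm:Lq} fails, even for quasiconformal maps: there is $A=A(n,q)$ such that for every $\varepsilon\in(0,\frac14)$ there is a quasiconformal $f:B_1\to\mathbf{R}^n$ with $\operatorname{diam}f(B_{1/2})=1$ and $\int_{B_1}K_f^q\le A$ whose image $f(B_1)$ contains no ball of radius larger than $\varepsilon$.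
\end{theorem}

The range $n-1\le q<q_n$ is not settled here. Section~\ref{sec:model} treats a smooth model case and gives the plan of the proof of Theorems~\ref{thm:exp} and~\ref{thm:Lq}. The proof of Theorem~\ref{thm:counter} in Section~\ref{sec:spike} can be read independently.

\section{Conventions and tools}\label{sec:tools}

Constants $C,C_0,C_1,\ldots\ge1$ and $c,c_1,\ldots\in(0,1]$ depend only on $n$. Unnumbered constants may change from line to line; numbered ones are fixed within a proof, and $C_0$ and $C_*$ are fixed once introduced. The average of $w$ over a ball $B$ is $\langle w\rangle_B=|B|^{-1}\int_Bw$. For real functions $w_1,\dots,w_n$ we write $J(w_1,\dots,w_n)$ for the determinant whose rows are $\nabla w_1,\dots,\nabla w_n$. We do not distinguish a matrix $M$ from the map $z\mapsto Mz$, whose coordinate functions are $M_1,\dots,M_n$, and we put $\ell(M)=\min_{|z|=1}|Mz|$. The product formula for singular values gives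
\begin{equation}\label{eq:ell}
\ell(M)\ge|\det M|/|M|^{n-1}\qquad(M\ne0).
\end{equation}
We fix the exponents $p=n-\frac12$ and $q_0=2n-1=2p$, for which
\begin{equation}\label{eq:exponents}
n-1<p<n,\qquad p\ge2,\qquad \frac{p}{n-p}=q_0,\qquad \frac1{q_0}+\frac{n-1}{p}=1 .
\end{equation}
We need $p>n-1$ to control functions on spheres, $p<n$ to deduce $Df\in L^p$ from $J_f\in L^1$ and $K_f\in L^{q_0}$, and $p\ge2$ to use Plancherel's theorem.

\subsection{Facts from analysis}

\begin{enumerate}
\item[(F1)] \emph{Hadamard's inequality.} $|J(w_1,\dots,w_n)|\le\prod_i|\nabla w_i|$. Each row of a matrix $M$ has length at most $|M|$.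
\item[(F2)] \emph{Poincar\'e and Sobolev inequalities.} If $B$ is a ball of radius $\rho$ and $w\in W^{1,1}(B)$, then $\langle|w-\langle w\rangle_B|\rangle_B\le C\rho\langle|Dw|\rangle_B$. If $w\in W^{1,p}(B_1)$, then $\|w-\langle w\rangle_{B_1}\|_{L^{p^*}(B_1)}\le C\|Dw\|_{L^p(B_1)}$ with $p^*=np/(n-p)=nq_0$.
\item[(F3)] \emph{Morrey's inequality on spheres.} If $r\in[\frac12,2]$ and $w$ is $C^1$ near $S_r$, then $|w(x)-w(y)|\le C|x-y|^{\gamma}\|Dw\|_{L^p(S_r)}$ for $x,y\in S_r$, where $\gamma=1-\frac{n-1}p=\frac1{2n-1}$. This is Morrey's inequality in dimension $n-1<p$, transferred to $S_r$ by finitely many overlapping caps that are bi-Lipschitz images of balls.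
\item[(F4)] \emph{Maximal function.} For $0\le w\in L^1(\mathbf{R}^n)$ let $g(x)=\sup_{\rho>0}\langle w\rangle_{B(x,\rho)}$. Then $|\{g>s\}|\le\frac Cs\int_{\{w>s/2\}}w$ for $s>0$. This is the weak type $(1,1)$ estimate applied to $w\mathbf{1}_{\{w>s/2\}}$, since the rest of $w$ has averages at most $s/2$.
\item[(F5)] \emph{Lipschitz extension and locality.} An $s$-Lipschitz real function $w$ on $E\subset\mathbf{R}^n$ has the $s$-Lipschitz extension $x\mapsto\inf_{y\in E}(w(y)+s|x-y|)$; a map into $\mathbf{R}^n$ is extended coordinatewise, with constant $\sqrt n\,s$. If $w\in W^{1,1}_{\mathrm{loc}}$, then $Dw=0$ a.e.\ on $\{w=0\}$.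
\item[(F6)] \emph{Jacobians integrate to zero.} Let $w_1,\dots,w_n$ be functions on an open set $\Omega$, one of which has compact support in $\Omega$. Assume that all of them lie in $W^{1,n}_{\mathrm{loc}}$, or that one of them is smooth and the others lie in $W^{1,n-1}_{\mathrm{loc}}$. Then $\int_\Omega J(w_1,\dots,w_n)=0$. For smooth functions, expand along the compactly supported row and integrate by parts, using that the vector field of cofactors of a row is divergence free. In general, mollify the entries that are not smooth; by (F1) and H\"older's inequality the determinants converge in $L^1$.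
\end{enumerate}

\subsection{Discrete open mappings and the degree}

For a bounded open set $D$, a continuous $f:\overline D\to\mathbf{R}^n$ and $y\notin f(\partial D)$, the topological degree $\deg(f,D,y)$ is an integer. It is unchanged under a homotopy $f_s$ with $y\notin f_s(\partial D)$ for all $s$, and it equals the sign of the determinant if $f$ is an invertible affine map with $f^{-1}(y)\in D$. If $f$ is discrete, the \emph{local index} $i(x,f)$ is the degree $\deg(f,U,f(x))$ for a small ball $U$ about $x$ whose closure meets $f^{-1}(f(x))$ only at $x$. We use two published results.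

\begin{enumerate}
\item[(T1)] \cite{KKM} A mapping of finite distortion of a domain, with $J_f\in L^1_{\mathrm{loc}}$ and $\exp(\lambda K)\in L^1_{\mathrm{loc}}$ for some $\lambda>0$, is constant or discrete and open.
\item[(T2)] \cite{Vaisala}, see also \cite[Sect.~I.4]{Rickman}. Let $\Omega$ be a domain and $f:\Omega\to\mathbf{R}^n$ discrete and open. Then $i(x,f)$ is a nonzero integer of constant sign on $\Omega$, and $\deg(f,D,y)=\sum_{x\in D\cap f^{-1}(y)}i(x,f)$ for every open $D$ with compact closure in $\Omega$ and every $y\notin f(\partial D)$.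
\end{enumerate}

\begin{lemma}\label{lem:class}
Every $f$ satisfying \eqref{eq:hyp} belongs to $\mathcal{E}(B_1)$. Every $f\in\mathcal{E}(\Omega)$ belongs to $W^{1,p}_{\mathrm{loc}}(\Omega)$, and if $\overline B_r\subset\Omega$, then
\begin{equation}\label{eq:diam}
\operatorname{diam}f(B_r)\le\operatorname{diam}f(S_r).
\end{equation}
\end{lemma}

\begin{proof}
Let $f$ satisfy \eqref{eq:hyp}. It is nonconstant, hence discrete and open by (T1), and $K_f$ is integrable to every power. Where $K_f\le\frac n\lambda\log(e+|Df|)$, \eqref{eq:basic} gives $|Df|^n/\log(e+|Df|)\le\frac n\lambda J_f$. Elsewhere $e^{\lambda K_f}>(e+|Df|)^n\ge|Df|^n/\log(e+|Df|)$. Thus $|Df|^n/\log(e+|Df|)\le\frac n\lambda J_f+e^{\lambda K_f}\in L^1_{\mathrm{loc}}$.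

Let $f\in\mathcal{E}(\Omega)$. Since $p<n$, we have $s^p\le C(1+s^n/\log(e+s))$ for $s\ge0$, so $f\in W^{1,p}_{\mathrm{loc}}$. The set $U=f(B_r)$ is open and bounded, and $\partial U\subset f(\overline B_r)\setminus f(B_r)\subset f(S_r)$. For distinct $y,y'\in U$, the line through them meets $\partial U$ beyond $y$ and beyond $y'$, at two points at distance at least $|y-y'|$. Hence $\operatorname{diam}U\le\operatorname{diam}\partial U\le\operatorname{diam}f(S_r)$.
\end{proof}

The schlicht balls of Theorems~\ref{thm:exp} and~\ref{thm:Lq} come from the next lemma. It asks for closeness to an affine map on a single sphere only.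

\begin{lemma}\label{lem:degree}
Let $f:\Omega\to\mathbf{R}^n$ be discrete and open on a domain $\Omega\supset\overline{B(x,r)}$. Let $b\in\mathbf{R}^n$, let $M$ be invertible, $\ell=\ell(M)$, and assume
\[
|f(x+h)-b-Mh|\le\tfrac12\ell r\qquad\text{for }|h|=r .
\]
Then $B(b,\frac12\ell r)$ is a schlicht ball for $f$.
\end{lemma}

\begin{proof}
Let $y\in V=B(b,\frac12\ell r)$ and $f_s(x+h)=(1-s)(b+Mh)+sf(x+h)$ for $0\le s\le1$. For $|h|=r$,
\[
|f_s(x+h)-y|\ge|Mh|-|f(x+h)-b-Mh|-|y-b|>\ell r-\tfrac12\ell r-\tfrac12\ell r=0 .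
\]
The affine map $f_0$ takes the value $y$ at $x+h$ with $|h|=|M^{-1}(y-b)|<r/2$. Hence $\deg(f,B(x,r),y)=\deg(f_0,B(x,r),y)=\pm1$. By (T2) this is a sum of nonzero integers of one sign, one for each preimage of $y$ in $B(x,r)$, so there is exactly one preimage. Thus $f$ maps the open set $D=B(x,r)\cap f^{-1}(V)$ bijectively onto $V$. The restriction $f|_D$ is continuous and open, hence a homeomorphism, and $D$ is connected because $V$ is.
\end{proof}

\begin{remark}
The constant sign of the index is what turns degree $\pm1$ into injectivity. Let $\phi(s)=s+\delta\sin(2s/\delta)$ and $f(x)=(\phi(x_1),x_2,\dots,x_n)$, which is uniformly $\delta$-close to the identity. At each zero of $\phi'(s)=1+2\cos(2s/\delta)$ the function $\phi$ has a local extremum, and consecutive zeros are at most $2\pi\delta/3$ apart. A domain on which $f$ is injective lies between two consecutive fold hyperplanes, so its image has width less than $2\pi\delta/3+2\delta<5\delta$ in the first coordinate, and every schlicht ball has radius less than $3\delta$.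
\end{remark}

\section{A smooth model and the plan of the proof}\label{sec:model}

Suppose that $f:B_1\to\mathbf{R}^n$ is discrete, open and $C^1$ with $\operatorname{diam}f(B_{1/2})=1$, that $|Df|^n\le K_0J_f$ everywhere, and that $|Df(x)-Df(x')|\le\Lambda|x-x'|$. A schlicht ball is found in four moves.

\emph{A large derivative.} Choose $u,v\in B_{1/2}$ with $|f(u)-f(v)|>\frac12$. Since $|u-v|<1$, there is $x\in[u,v]$ such that $M=Df(x)$ has $|M|>\frac12$.

\emph{Nondegeneracy.} By \eqref{eq:ell}, $\ell(M)\ge\det M/|M|^{n-1}\ge|M|/K_0>1/(2K_0)$.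

\emph{Affine approximation.} Integrating along the segment from $x$ to $x+h$ gives $|f(x+h)-f(x)-Mh|\le\frac12\Lambda|h|^2$, which is at most $\frac12\ell(M)r$ on the sphere $|h|=r$ for $r=\min\{\frac14,\frac1{2K_0\Lambda}\}$.

\emph{Degree.} Lemma~\ref{lem:degree} gives a schlicht ball of radius $r/(4K_0)$.

\medskip
Under the hypotheses of the theorems only the last move survives unchanged. The others are replaced as follows.

\begin{enumerate}
\item There is no constant $\Lambda$, and differentiability at a point gives no lower bound for the scale at which $f$ looks affine. A bound for $\|Df\|_{L^2}$ is a substitute: it limits the number of scales, counted with the measure $dt/t$, at which $f$ is far from affine on average (Lemma~\ref{lem:beta}). A good scale is therefore found in every long enough range of scales, at the price of an exponentially small radius.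
\item The approximation so obtained holds in $L^2$, whereas Lemma~\ref{lem:degree} needs a uniform bound on a sphere. Since $p>n-1$, a map that is small in $L^1$ and bounded in $W^{1,p}$ is uniformly small on some sphere (Lemma~\ref{lem:sphere}). Combined with \eqref{eq:diam}, the same lemma replaces the mean value theorem in the first move.
\item The linear part $M$ is now an average of $Df$, and an average of matrices of distortion $1$ can be singular: take the identity and $\operatorname{diag}(1,-1,-1,1,\dots,1)$. But integrals of $J_f$ against test functions can be integrated by parts, so they are stable under $L^{q_0}$ perturbations of $f$ (Lemma~\ref{lem:jac}). This compares $\det M$ with an average of $J_f$, and \eqref{eq:basic} bounds that average from below (Proposition~\ref{prop:affine}).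
\item All of this needs an upper bound for $\|Df\|_{L^p}$. Such a bound follows from the distortion and the oscillation of $f$ on a larger ball (Proposition~\ref{prop:doubling}), but the normalization bounds the oscillation on $B_{1/2}$ only. A stopping argument (Lemma~\ref{lem:select}) finds a ball whose triple has comparable oscillation. The ball may be small, so that the mean of $K_f^{q_0}$ on it may be large, but its image is then so large that the loss is repaid.
\end{enumerate}

\section{Uniform bounds on a sphere}\label{sec:sphere}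

Put $N=(n-1)(2n-1)$ and $\theta=\frac1{1+N}$, so that $(1-\theta)/\theta=N$.

\begin{lemma}\label{lem:sphere}
Let $(R_1,R_2)$ be $(1,2)$ or $(\frac12,1)$, let $\mathcal{A}=\{R_1<|x|<R_2\}$, and let $u\in W^{1,p}(\mathcal{A},\mathbf{R}^n)$ be continuous. Put $a=\|u\|_{L^1(\mathcal{A})}$ and $H=\|Du\|_{L^p(\mathcal{A})}$. There is $r\in(R_1,R_2)$ with
\[
\sup_{S_r}|u|\le C\big(a+a^\theta H^{1-\theta}\big).
\]
\end{lemma}

\begin{proof}
Let $I$ be the closed middle half of $(R_1,R_2)$, of length at least $\frac14$, and let $u_j$ be mollifications of $u$, defined near $\mathcal{A}'=\{|x|\in I\}$ for large $j$. Then $u_j\to u$ uniformly on $\mathcal{A}'$ and $\int_I\|Du_j-Du\|^p_{L^p(S_r)}\,dr\to0$, so along a subsequence $\|Du_j-Du\|_{L^p(S_r)}\to0$ for a.e.\ $r\in I$. By Chebyshev's inequality in polar coordinates, each of the sets of radii where $\|u\|_{L^1(S_r)}>16a$ or $\|Du\|^p_{L^p(S_r)}>16H^p$ has measure at most $\frac1{16}$. Fix $r\in I$ outside both sets for which the convergence holds. Applying (F3) to $u_j$ and letting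 $j\to\infty$ gives
\[
|u(x)-u(y)|\le C_1H|x-y|^\gamma\qquad(x,y\in S_r).
\]
Let $m=\sup_{S_r}|u|=|u(x_0)|$ and assume $m>0$. Put $\rho=\min\{\frac12,(m/(2C_1H))^{1/\gamma}\}$, and $\rho=\frac12$ if $H=0$. On the cap $S_r\cap B(x_0,\rho)$, whose area is at least $c\rho^{n-1}$, we have $|u|\ge m/2$, so $16a\ge cm\rho^{n-1}$. If $\rho=\frac12$, then $m\le Ca$. Otherwise, since $(n-1)/\gamma=N$, we get $m^{1+N}\le CaH^N$, that is, $m\le Ca^\theta H^{1-\theta}$.
\end{proof}

\section{Integrating Jacobians by parts}\label{sec:jac}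

For $f\in W^{1,n}_{\mathrm{loc}}$ the first identity below is a case of (F6). A map in $\mathcal{E}$ is known only to satisfy a condition weaker by a logarithm, so we replace $f$ by Lipschitz maps that agree with it outside the set where the maximal function of $|Df|$ exceeds $s$. The logarithmic condition is exactly what makes the error vanish along a sequence of levels $s$.

\begin{lemma}\label{lem:jac}
Let $f\in\mathcal{E}(\Omega)$ and $\varphi\in C_c^\infty(\Omega)$.
\begin{enumerate}
\item[(a)] $\displaystyle\int\varphi J_f=-\int f_1\,J(\varphi,f_2,\dots,f_n)$.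
\item[(b)] For every matrix $M$,
\[
\Big|\int\varphi\,(J_f-\det M)\Big|\le n\int|f-M|\,|\nabla\varphi|\,(|Df|+|M|)^{n-1}.
\]
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $\chi\in C_c^\infty(\Omega)$ equal $1$ near $\operatorname{supp}\varphi$, let $v=(\varphi f_1,\chi f_2,\dots,\chi f_n)$, extended by zero, and let $\operatorname{supp}v\subset B_R$. The map $v$ is continuous and in $W^{1,1}(\mathbf{R}^n)$. Near $\operatorname{supp}\varphi$ the product rule in the first row, and elsewhere the vanishing of that row, give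
\[
\det Dv=\varphi J_f+f_1J(\varphi,f_2,\dots,f_n).
\]
Both terms are integrable, the second by (F1) and $p>n-1$. We must show $\int\det Dv=0$. The function $s/\log(e+s)$ is increasing, because $\log(e+s)>s/(e+s)$; hence so are $s^n/\log(e+s)$ and, since $n\ge3$, $s^{n-2}/\log(e+s)$. As $|Dv|\le C_f(1+|Df|)\mathbf{1}_{\operatorname{supp}\chi}$ with a constant $C_f\ge1$ depending on $f,\varphi,\chi$, we obtain
\[
\int\frac{|Dv|^n}{\log(e+|Dv|)}\le C_f^n\int_{\operatorname{supp}\chi}\frac{(1+|Df|)^n}{\log(e+|Df|)}<\infty .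
\]

Let $g$ be the maximal function of $|Dv|$. We claim that
\begin{equation}\label{eq:pointwise}
|v(x)-v(y)|\le C|x-y|\,(g(x)+g(y))\qquad\text{whenever }g(x),g(y)<\infty .
\end{equation}
If $B'\subset B$ are balls, then $|\langle v\rangle_{B'}-\langle v\rangle_B|\le\frac{|B|}{|B'|}\langle|v-\langle v\rangle_B|\rangle_B$. Put $\rho=|x-y|$. By continuity of $v$ at $x$, this inequality and (F2),
\[
|v(x)-\langle v\rangle_{B(x,\rho)}|\le\sum_{j\ge0}\big|\langle v\rangle_{B(x,2^{-j}\rho)}-\langle v\rangle_{B(x,2^{-j-1}\rho)}\big|\le\sum_{j\ge0}C2^{-j}\rho\,g(x)\le C\rho\,g(x),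
\]
and the same holds at $y$. Both $B(x,\rho)$ and $B(y,\rho)$ lie in $B(x,2\rho)$, so their averages differ from $\langle v\rangle_{B(x,2\rho)}$ by at most $C\rho\,g(x)$. This proves \eqref{eq:pointwise}.

By \eqref{eq:pointwise}, $v$ is $Cs$-Lipschitz on $E_s=\{g\le s\}$; let $v_s$ be a $Cs$-Lipschitz extension of $v|_{E_s}$ to $\mathbf{R}^n$. If $|x|\ge2R$, a ball centered at $x$ that meets $B_R$ has radius at least $R$, so $g(x)\le s_0:=|B_R|^{-1}\|Dv\|_{L^1}$. For $s\ge s_0$ we thus have $v_s=v=0$ outside $B_{2R}$, and $\int\det Dv_s=0$ by (F6). By (F5), $Dv=Dv_s$ a.e.\ on $E_s$, so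
\begin{equation}\label{eq:trunc}
\Big|\int_{E_s}\det Dv\Big|=\Big|\int_{\{g>s\}}\det Dv_s\Big|\le Cs^n|\{g>s\}| .
\end{equation}
By (F4), Fubini's theorem and the monotonicity of $s^{n-2}/\log(e+s)$,
\[
\int_{s_0}^\infty\frac{s^n|\{g>s\}|}{s\log(e+s)}\,ds\le C\int|Dv|\int_0^{2|Dv|}\frac{s^{n-2}\,ds}{\log(e+s)}\,dx\le C\int\frac{|Dv|^n}{\log(e+|Dv|)}<\infty .
\]
Since $\int^\infty\frac{ds}{s\log(e+s)}=\infty$, it follows that $\liminf_{s\to\infty}s^n|\{g>s\}|=0$. As $g<\infty$ a.e.\ and $\det Dv\in L^1$, dominated convergence gives $\int_{E_s}\det Dv\to\int\det Dv$, and \eqref{eq:trunc} along a suitable sequence $s\to\infty$ gives $\int\det Dv=0$.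

(b) Put $u_i=f_i-M_i$ and replace the rows of $Df$ by those of $M$ one at a time:
\[
J_f-\det M=\sum_{i=1}^nJ(M_1,\dots,M_{i-1},u_i,f_{i+1},\dots,f_n).
\]
We claim that $\int J(M_1,\dots,M_{i-1},\varphi u_i,f_{i+1},\dots,f_n)=0$ for each $i$. For $i\ge2$ this is (F6): the entry $M_1$ is smooth, the others lie in $W^{1,n-1}_{\mathrm{loc}}$, and $\varphi u_i$ has compact support. For $i=1$ the integral equals $\int J(\varphi f_1,f_2,\dots,f_n)-\int J(\varphi M_1,f_2,\dots,f_n)$; the first term vanishes by (a) and the second by (F6). The product rule in the $i$th row now gives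
\[
\int\varphi J(M_1,\dots,M_{i-1},u_i,f_{i+1},\dots,f_n)=-\int u_iJ(M_1,\dots,M_{i-1},\varphi,f_{i+1},\dots,f_n),
\]
and by (F1) the right side is at most $\int|f-M|\,|\nabla\varphi|\,|M|^{i-1}|Df|^{n-i}$ in absolute value. Summing over $i$ proves (b).
\end{proof}

\begin{remark}
The proof of (a) uses the continuity of $f$ only through local boundedness and at points where $g<\infty$. The bounded map $f(x)=(1+|x|)\,x/|x|$, continuous off the origin, shows what the logarithmic condition excludes. Here $|Df|=1+|x|^{-1}$ and $J_f=(1+|x|^{-1})^{n-1}\in L^1_{\mathrm{loc}}$, while $|Df|^n/\log(e+|Df|)$ is not integrable near $0$. Take $\varphi=1$ near $0$ and replace $v$ on $B_\rho$ by the linear map $(1+\rho)x/\rho$; then (F6) gives $\int_{\{|x|>\rho\}}\det Dv=-(1+\rho)^n|B_1|$, so $\int\det Dv=-|B_1|$ and (a) fails.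
\end{remark}

\section{Affine approximation at most scales}\label{sec:beta}

Fix a radial $\varphi\in C_c^\infty(B_1)$, depending only on $n$, with $\varphi\ge0$ and $\int\varphi=1$, and let $\varphi_t=t^{-n}\varphi(\cdot/t)$. For $G\in W^{1,2}(\mathbf{R}^n,\mathbf{R}^n)$, $x\in\mathbf{R}^n$ and $t>0$ put
\[
b(x,t)=G*\varphi_t(x),\qquad M(x,t)=D(G*\varphi_t)(x)=DG*\varphi_t(x),
\]
\[
\beta(x,t)^2=t^{-2-n}\int_{|h|<t}|G(x+h)-b(x,t)-M(x,t)h|^2\,dh .
\]
Thus $\beta(x,t)$ is the $L^2$ distance, after rescaling domain and target by $1/t$, between $G$ on $B(x,t)$ and the first-order Taylor polynomial of its mollification at scale $t$.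

\begin{lemma}\label{lem:beta}
For $G\in W^{1,2}(\mathbf{R}^n,\mathbf{R}^n)$,
\[
\int_0^\infty\int_{\mathbf{R}^n}\beta(x,t)^2\,dx\,\frac{dt}t\le C\int_{\mathbf{R}^n}|DG|^2 .
\]
\end{lemma}

\begin{proof}
Let $\hat w(\xi)=\int e^{-ix\cdot\xi}w(x)\,dx$. For fixed $t$ and $h$, the Fourier transform of $x\mapsto G(x+h)-b(x,t)-M(x,t)h$ is $m\,\hat G(\xi)$ with $m=e^{ih\cdot\xi}-\hat\varphi(t\xi)(1+ih\cdot\xi)$. By Plancherel's theorem the left side equals
\[
C\int|\hat G(\xi)|^2\int_0^\infty t^{-2-n}\int_{|h|<t}|m|^2\,dh\,\frac{dt}t\,d\xi .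
\]
Let $s=t|\xi|$ and $|h|<t$, so that $|h\cdot\xi|\le s$. If $s\le1$, write $m=(e^{ih\cdot\xi}-1-ih\cdot\xi)+(1-\hat\varphi(t\xi))(1+ih\cdot\xi)$. The first bracket is at most $s^2/2$ in modulus. Since $\varphi$ is even and supported in $B_1$, $|1-\hat\varphi(t\xi)|=\int\varphi(y)(1-\cos(ty\cdot\xi))\,dy\le s^2/2$. Hence $|m|\le\frac12s^2(1+\sqrt2)\le2s^2$. If $s>1$, one integration by parts gives $|\hat\varphi(t\xi)|\le C/s$, so $|m|\le1+Cs^{-1}(1+s)\le C$. The inner double integral is therefore at most
\[
C\int_0^\infty\min(s^4,1)\,t^{-3}\,dt=C|\xi|^2\int_0^\infty\min(s^4,1)\,s^{-3}\,ds=C|\xi|^2,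
\]
and $\int|\xi|^2|\hat G|^2\le C\int|DG|^2$.
\end{proof}

The proof shows that the frequency $\xi$ contributes at scale $t$ with weight at most $C\min(s^2,s^{-2})$ relative to its share of $\int|DG|^2$. For $t\ll1/|\xi|$ the wave is nearly affine on $B(x,t)$, and for $t\gg1/|\xi|$ its amplitude is negligible compared with $t$. Each frequency spoils only the scales near its wavelength.

\section{Maps close to their mean differential}\label{sec:affine}

This section carries out the second and fourth moves of the model case, at unit scale.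

\begin{proposition}\label{prop:affine}
There is $C_*=C_*(n)$ with the following property. Let $\Lambda\ge2$, $\Phi\in\mathcal{E}(B_1)\cap W^{1,p}(B_1)$ and $M=\int\varphi\,D\Phi$. If
\[
\|D\Phi\|_{L^p(B_1)}\le\Lambda,\quad\int_{B_1}K_\Phi^{q_0}\le\Lambda,\quad|M|\ge\Lambda^{-1},\quad\|\Phi-M\|_{L^2(B_1)}\le\Lambda^{-C_*},
\]
then $B(0,\Lambda^{-C_*})$ is a schlicht ball for $\Phi$.
\end{proposition}

\begin{proof}
Let $u=\Phi-M$ and $\epsilon=\|u\|_{L^2(B_1)}\le1$. By H\"older's inequality $|M|\le C\Lambda$, so $\|Du\|_{L^p(B_1)}\le C\Lambda$.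

\emph{The mean Jacobian is not small.} By \eqref{eq:basic}, H\"older's inequality, and $K_\Phi^{1/(n-1)}\le K_\Phi^{q_0}$,
\[
\Lambda^{-1}\le\int\varphi|D\Phi|=\int\varphi J_\Phi^{1/n}K_\Phi^{1/n}\le\Big(\int\varphi J_\Phi\Big)^{1/n}\Big(\int\varphi K_\Phi^{q_0}\Big)^{(n-1)/n},
\]
so $\int\varphi J_\Phi\ge c_1\Lambda^{1-2n}$.

\emph{The mean Jacobian is close to $\det M$.} By Lemma~\ref{lem:jac}(b), $\int\varphi=1$, and H\"older's inequality with the last identity in \eqref{eq:exponents},
\[
\Big|\int\varphi J_\Phi-\det M\Big|\le C\|u\|_{L^{q_0}(B_1)}\big\||D\Phi|+|M|\big\|^{n-1}_{L^p(B_1)}\le C\Lambda^{n-1}\|u\|_{L^{q_0}(B_1)} .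
\]
We know smallness of $u$ in $L^2$ only, so we interpolate. By (F2), $\|u\|_{L^{nq_0}(B_1)}\le C(\epsilon+\|Du\|_{L^p(B_1)})\le C\Lambda$. Since $2<q_0<nq_0$, there is $\vartheta\in(0,1)$ with $\frac1{q_0}=\frac\vartheta2+\frac{1-\vartheta}{nq_0}$, and $\|u\|_{L^{q_0}}\le\|u\|_{L^2}^\vartheta\|u\|_{L^{nq_0}}^{1-\vartheta}\le C\epsilon^\vartheta\Lambda$. Hence $\det M\ge c_1\Lambda^{1-2n}-C_1\epsilon^\vartheta\Lambda^n$. If
\begin{equation}\label{eq:small1}
C_1\epsilon^\vartheta\Lambda^n\le\tfrac12c_1\Lambda^{1-2n},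
\end{equation}
then $\det M\ge\frac12c_1\Lambda^{1-2n}$, and \eqref{eq:ell} with $|M|\le C\Lambda$ gives $\ell(M)\ge c_2\Lambda^{2-3n}$.

\emph{The schlicht ball.} Lemma~\ref{lem:sphere} on $\{\frac12<|z|<1\}$, with $a\le C\epsilon$ and $H\le C\Lambda$, gives $r\in(\frac12,1)$ with $\sup_{S_r}|u|\le C_2\epsilon^\theta\Lambda$. If also
\begin{equation}\label{eq:small2}
C_2\epsilon^\theta\Lambda\le\tfrac14c_2\Lambda^{2-3n},
\end{equation}
then $\sup_{S_r}|\Phi-M|\le\frac14\ell(M)\le\frac12\ell(M)r$, and by Lemma~\ref{lem:degree} the ball centered at $0$ of radius $\frac12\ell(M)r\ge\frac14c_2\Lambda^{2-3n}$ is schlicht.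

Since $\Lambda\ge2$, every constant depending on $n$ is bounded by a fixed power of $\Lambda$. So for $C_*$ large, $\epsilon\le\Lambda^{-C_*}$ implies \eqref{eq:small1} and \eqref{eq:small2}, and $\frac14c_2\Lambda^{2-3n}\ge\Lambda^{-C_*}$.
\end{proof}

\section{Maps with comparable oscillation on two balls}\label{sec:doubling}

We now find a point $x$ and a scale $t$ at which the rescaled map satisfies the hypotheses of Proposition~\ref{prop:affine}. The first three hypotheses will hold at every small scale on a set of definite measure; only the fourth requires a choice of scale.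

\begin{proposition}\label{prop:doubling}
There is $C_0=C_0(n)$ such that if $F\in\mathcal{E}(B_3)$, $\operatorname{diam}F(B_1)\ge1$, $\operatorname{diam}F(B_3)\le100$ and $T=\langle K_F^{q_0}\rangle_{B_3}^{1/q_0}<\infty$, then $F$ has a schlicht ball of radius $\exp(-C_0T^{C_0})$.
\end{proposition}

\begin{proof}
Write $K=K_F$ and $J=J_F$. We have $T\ge1$, and after a translation $F(0)=0$, so $|F|\le100$.

\emph{Step 1: $\|DF\|_{L^p(B_{5/2})}\le C_1T$.} Let $\psi\in C_c^\infty(B_3)$ with $0\le\psi\le1$, $\psi=1$ on $B_{5/2}$ and $|\nabla\psi|\le C$. Lemma~\ref{lem:jac}(a) with the test function $\psi^n$, (F1), \eqref{eq:basic} and H\"older's inequality give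
\[
\int\psi^nJ\le C\int\psi^{n-1}J^{\frac{n-1}n}K^{\frac{n-1}n}\le C\Big(\int\psi^nJ\Big)^{\frac{n-1}n}\Big(\int_{B_3}K^{n-1}\Big)^{\frac1n}.
\]
Since $\int\psi^nJ<\infty$ and $n-1\le q_0$, this yields $\int_{B_{5/2}}J\le C\int_{B_3}K^{n-1}\le CT^{n-1}$. By H\"older's inequality and $q_0(n-p)=p$,
\[
\int_{B_{5/2}}|DF|^p=\int_{B_{5/2}}J^{\frac pn}K^{\frac pn}\le\Big(\int_{B_{5/2}}J\Big)^{\frac pn}\Big(\int_{B_3}K^{q_0}\Big)^{\frac{n-p}n}\le CT^{(n-1)\frac pn}\,T^{\frac pn}=CT^p .
\]

\emph{Step 2: the mean differential is not small.} First, $F$ is far from every constant in $L^1$. Let $y_0\in\mathbf{R}^n$ and $a=\|F-y_0\|_{L^1(B_2)}$. By Lemma~\ref{lem:sphere} and Step~1 there is $r\in(1,2)$ with $\sup_{S_r}|F-y_0|\le C(a+a^\theta T^{1-\theta})$. By \eqref{eq:diam}, $\operatorname{diam}F(S_r)\ge\operatorname{diam}F(B_1)\ge1$, so the supremum is at least $\frac12$. Thus $a\ge c$ or $a^\theta\ge cT^{\theta-1}$, and in both cases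
\begin{equation}\label{eq:far}
\|F-y_0\|_{L^1(B_2)}\ge c_1T^{-N}\qquad\text{for all }y_0\in\mathbf{R}^n .
\end{equation}
Let $\chi\in C_c^\infty(B_{5/2})$ with $0\le\chi\le1$, $\chi=1$ on $B_{9/4}$, $|\nabla\chi|\le C$, and let $G=\chi F$. Since $p\ge2$, Step~1 and $|F|\le100$ give $\|DG\|_{L^2}\le CT$. Let $b,M,\beta$ be the quantities of Section~\ref{sec:beta} for $G$. For $x\in B_2$ and $t\le\frac14$ they involve only the ball $B(x,t)\subset B_{9/4}$, on which $G=F$.

For $|y|<\frac14$ we have $\|F-F(\cdot-y)\|_{L^1(B_2)}\le|y|\,\|DF\|_{L^1(B_{9/4})}$, by integration along segments for smooth maps and by approximation in general. Averaging against $\varphi_t(y)$ gives $\|F-b(\cdot,t)\|_{L^1(B_2)}\le C_2tT$. With $y_0=\langle b(\cdot,t)\rangle_{B_2}$, \eqref{eq:far} and (F2) give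
\[
c_1T^{-N}\le C_2tT+C\int_{B_2}|M(x,t)|\,dx .
\]
Put $t_0=c_2T^{-N-1}$ with $c_2=\min\{\frac14,\frac{c_1}{2C_2}\}$. Then
\[
\int_{B_2}|M(x,t)|\,dx\ge\sigma:=c_3T^{-N}\qquad\text{for all }t\in(0,t_0].
\]

\emph{Step 3: many good points at each scale.} Fix $t\le t_0$ and let $Y=\{x\in B_2:|M(x,t)|\ge\sigma/(2|B_2|)\}$. The integral of $|M(\cdot,t)|$ over $B_2\setminus Y$ is at most $\sigma/2$, so its integral over $Y$ is at least $\sigma/2$. Also $\|M(\cdot,t)\|_{L^p(B_2)}\le\|DF\|_{L^p(B_{9/4})}\le C_1T$ by Jensen's inequality and Fubini's theorem. H\"older's inequality gives $\sigma/2\le C_1T|Y|^{(p-1)/p}$. Since $\sigma/(2C_1T)\le1$ and $p/(p-1)\le2$,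
\[
|Y|\ge\mu:=\Big(\frac\sigma{2C_1T}\Big)^2=c_4T^{-2N-2}.
\]
For $w\ge0$, Fubini's theorem gives $\int_{B_2}\langle w\rangle_{B(x,t)}\,dx\le\int_{B_{9/4}}w$. By Chebyshev's inequality each of the two inequalities
\[
\langle|DF|^p\rangle_{B(x,t)}\le4C_1^pT^p/\mu,\qquad\langle K^{q_0}\rangle_{B(x,t)}\le4|B_3|T^{q_0}/\mu
\]
fails on a subset of $B_2$ of measure at most $\mu/4$. Let $Y_t\subset Y$ be the set where both hold, so $|Y_t|\ge\mu/2$. For $x\in Y_t$ define
\[
\Phi(z)=\frac{F(x+tz)-b(x,t)}t,\qquad z\in B_1 .
\]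
Then $\Phi\in\mathcal{E}(B_1)\cap W^{1,p}(B_1)$, $D\Phi(z)=DF(x+tz)$ and $K_\Phi(z)=K(x+tz)$. Since $\varphi$ is even, $M(x,t)=\int\varphi(z)DF(x-tz)\,dz=\int\varphi\,D\Phi$, and the substitution $h=tz$ gives $\|\Phi-M(x,t)\|_{L^2(B_1)}=\beta(x,t)$. Moreover $\|D\Phi\|_{L^p(B_1)}\le CT/\mu$, $\int_{B_1}K_\Phi^{q_0}\le CT^{q_0}/\mu$ and $|M(x,t)|\ge cT^{-N}$. So the first three hypotheses of Proposition~\ref{prop:affine} hold with $\Lambda=C_3T^{q_0+2N+2}$, where $C_3\ge2$. Both $\mu$ and $\Lambda$ depend only on $n$ and $T$, not on $t$.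

\emph{Step 4: choice of the scale and the point.} By Lemma~\ref{lem:beta}, $\int_0^\infty\int\beta^2\,dx\,\frac{dt}t\le C_4T^2$. Put
\[
\kappa=\tfrac14\mu\Lambda^{-2C_*},\qquad\tau=t_0\exp(-C_4T^2/\kappa).
\]
The interval $[\tau,t_0]$ has measure $C_4T^2/\kappa$ with respect to $dt/t$, so it contains $t$ with $\int\beta(x,t)^2\,dx\le\kappa$. For this $t$ the set where $\beta(x,t)^2>4\kappa/\mu=\Lambda^{-2C_*}$ has measure at most $\mu/4$, so there is $x\in Y_t$ with $\beta(x,t)\le\Lambda^{-C_*}$. By Proposition~\ref{prop:affine}, $\Phi$ maps a domain $D'\subset B_1$ homeomorphically onto $B(0,\Lambda^{-C_*})$, so $F$ maps $x+tD'\subset B_3$ homeomorphically onto $B(b(x,t),\rho)$ with $\rho=t\Lambda^{-C_*}$. Finally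
\[
\log\frac1\rho\le\log\frac1{t_0}+\frac{C_4T^2}\kappa+C_*\log\Lambda\le C_0T^{C_0},
\]
because $1/\kappa\le CT^C$, and $\log(1/t_0)$ and $\log\Lambda$ are at most $CT$.
\end{proof}

\section{Selecting a ball; proofs of Theorems \ref{thm:exp} and \ref{thm:Lq}}\label{sec:select}

If the oscillation of $f$ on the triple of a ball exceeds $100$ times that on the ball, then a somewhat smaller ball inside the triple carries four times the oscillation. We iterate this with radii $s_k$ subject to three requirements: $\sum s_k$ is small, so that the balls stay inside $B_{3/4}$; $s_{k+1}\ge s_k/4$, so that a fixed factor is gained at each step; and $s_k$ decays only polynomially, so that averages of the distortion over the $k$th ball grow slowly. The choice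
\[
s_k=\frac1{32(k+1)^2},\qquad k\ge0,
\]
meets all three.

\begin{lemma}\label{lem:select}
Let $f:B_1\to\mathbf{R}^n$ be continuous with $\operatorname{diam}f(B_{1/2})=1$. There are $k\ge0$ and a point $a$ with $B(a,3s_k)\subset B_{3/4}$ such that $d=\operatorname{diam}f(B(a,s_k))$ satisfies
\[
d\ge\tfrac1{34}4^k,\qquad\operatorname{diam}f(B(a,3s_k))\le100\,d .
\]
\end{lemma}

\begin{proof}
Choose $u,v\in B_{1/2}$ with $|f(u)-f(v)|>\frac{33}{34}$ and divide $[u,v]$ into $33$ equal pieces, each of length less than $\frac1{33}<s_0$. For some piece the values of $f$ at the endpoints differ by more than $\frac1{34}$. Let $a_0\in B_{1/2}$ be its initial point; both endpoints lie in $B(a_0,s_0)$, so $d_0=\operatorname{diam}f(B(a_0,s_0))\ge\frac1{34}$.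

Given $a_k$, let $d_k=\operatorname{diam}f(B(a_k,s_k))$. If $\operatorname{diam}f(B(a_k,3s_k))\le100d_k$, stop. Otherwise pick $u,v\in B(a_k,3s_k)$ with $|f(u)-f(v)|>100d_k$ and divide $[u,v]$ into $25$ equal pieces, each of length less than $\frac6{25}s_k<\frac14s_k\le s_{k+1}$. For some piece the endpoint values differ by more than $4d_k$. Let $a_{k+1}\in B(a_k,3s_k)$ be its initial point, so that $d_{k+1}\ge4d_k$. By induction $d_k\ge4^k/34$ and
\[
|a_k|+3s_k\le\frac12+3\sum_{j\le k}s_j\le\frac12+\frac3{32}\cdot\frac{\pi^2}6<\frac34 .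
\]
All balls lie in $B_{3/4}$ and $d_k\le\operatorname{diam}f(\overline B_{3/4})<\infty$, so the construction stops.
\end{proof}

Let $f\in\mathcal{E}(B_1)$ with $\operatorname{diam}f(B_{1/2})=1$, take $k,a,d$ from Lemma~\ref{lem:select}, and put $F(x)=f(a+s_kx)/d$ on $B_3$. Then $F\in\mathcal{E}(B_3)$, $\operatorname{diam}F(B_1)=1$, $\operatorname{diam}F(B_3)\le100$ and $K_F(x)=K_f(a+s_kx)$. A schlicht ball of radius $\rho$ for $F$ gives one of radius $d\rho$ for $f$. By Proposition~\ref{prop:doubling} and $4^k\ge e^k$, the map $f$ has a schlicht ball of radius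
\begin{equation}\label{eq:radius}
\exp\big(k-\log34-C_0T_k^{C_0}\big),\qquad T_k=\langle K_f^{q_0}\rangle_{B(a,3s_k)}^{1/q_0}.
\end{equation}
We have no bound for $k$ and need none. If $\Gamma$ is independent of $f$ and $k$ and
\begin{equation}\label{eq:Gamma}
\log34+C_0T_k^{C_0}\le\Gamma(k+1)^{1/2},
\end{equation}
then the exponent in \eqref{eq:radius} is at least
\[
k-\Gamma(k+1)^{1/2}=\big((k+1)^{1/2}-\tfrac12\Gamma\big)^2-1-\tfrac14\Gamma^2\ge-1-\tfrac14\Gamma^2,
\]
and $f$ has a schlicht ball of radius $\exp(-1-\Gamma^2/4)$. It remains to verify \eqref{eq:Gamma}. Write $B=B(a,3s_k)$, so that $|B|^{-1}=C(k+1)^{2n}$.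

\begin{proof}[Proof of Theorem~\ref{thm:exp}]
By Lemma~\ref{lem:class}, $f\in\mathcal{E}(B_1)$. The function $\phi(u)=\exp(\lambda u^{1/q_0})$ is increasing on $[0,\infty)$, and
\[
\phi''(u)=\phi(u)\,\frac{\lambda}{q_0^2}\,u^{1/q_0-2}\big(\lambda u^{1/q_0}-(q_0-1)\big),
\]
so $\phi$ is convex on $[(q_0/\lambda)^{q_0},\infty)$. To stay in this interval, let $\tilde K=\max(K_f,q_0/\lambda)$. Jensen's inequality applied to $\tilde K^{q_0}$ gives
\[
e^{\lambda T_k}\le \phi\big(\langle\tilde K^{q_0}\rangle_B\big)\le\langle e^{\lambda\tilde K}\rangle_B\le e^{q_0}+\langle e^{\lambda K_f}\rangle_B\le C(e+A)(k+1)^{2n}.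
\]
Taking logarithms and using $\log(e+A)\ge1$,
\[
T_k\le\frac1\lambda\big(C+\log(e+A)+2n\log(k+1)\big)\le CW\big(1+\log(k+1)\big).
\]
Since $(1+\log m)^{C_0}\le Cm^{1/2}$ for $m\ge1$, \eqref{eq:Gamma} holds with $\Gamma=C(1+W)^{C_0}$, and $1+\Gamma^2/4\le C'(1+W)^{C'}$ with $C'=C'(n)$.
\end{proof}

With radii comparable to $2^{-k}$ the same computation would give only $T_k\le CW(k+1)$, and a loss of order $(k+1)^{C_0}$ in the exponent of \eqref{eq:radius} is not repaid by the gain $k$.

\begin{proof}[Proof of Theorem~\ref{thm:Lq}]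
Let $q_n=\max\{2n-1,4nC_0\}$ and $q\ge q_n$. By H\"older's inequality,
\[
T_k\le\langle K_f^q\rangle_B^{1/q}\le\big(CA(k+1)^{2n}\big)^{1/q}\le C(1+A)(k+1)^{2n/q},
\]
with $C$ independent of $q$. Since $2nC_0/q\le\frac12$, \eqref{eq:Gamma} holds with $\Gamma=C(1+A)^{C_0}$, and $f$ has a schlicht ball of radius $\exp(-C'(1+A)^{C'})$ with $C'=C'(n)$.
\end{proof}

\section{A thin spike: proof of Theorem \ref{thm:counter}}\label{sec:spike}

The idea is to shrink $B_1$ by the factor $\varepsilon$ and to recover diameter $1$ by a shear that lifts a thin tube of radius $\eta$ around the $x_n$-axis to height $1$. The distortion is huge in the tube, but the tube has volume of order $\eta^{n-1}$. If the contraction were the similarity $x\mapsto\varepsilon x$, the distortion in the tube would be of order $(\varepsilon\eta)^{-n}$, which is affordable only for $qn<n-1$. To reach every $q<n-1$ we first widen the tube by a radial stretch with a small exponent $\alpha$ in the first $n-1$ variables; this enlarges the Jacobian in the tube and costs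 an integrable distortion outside.

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
Fix $\alpha\in(0,1)$, depending on $n$ and $q$, with $q(1+\alpha(n-1))<n-1$. Let $\varepsilon\in(0,\frac14)$ and $\eta\in(0,\frac18)$. Write $x=(x',x_n)$, $\varrho=|x'|$, and define $f_0(x)=(g(x'),\varepsilon x_n+u(x'))$ with
\[
g(x')=\begin{cases}\varepsilon\eta^{\alpha-1}x',&\varrho\le\eta,\\ \varepsilon\varrho^{\alpha-1}x',&\varrho\ge\eta,\end{cases}\qquad u(x')=\max\{0,1-\varrho/\eta\}.
\]

\emph{The map is quasiconformal.} The radial map $g$ is a homeomorphism of $\{\varrho<1\}$ onto $\{|y'|<\varepsilon\}$, since $|g(x')|$ is a continuous increasing function of $\varrho$ with limit $\varepsilon$ at $\varrho=1$. It is smooth off $\{\varrho=\eta\}$. The singular values of $Dg$ all equal $\varepsilon\eta^{\alpha-1}$ for $\varrho<\eta$; for $\eta<\varrho<1$ they are $\varepsilon\alpha\varrho^{\alpha-1}$ in the radial direction and $\varepsilon\varrho^{\alpha-1}$ in the $n-2$ tangential directions. They lie between $\varepsilon\alpha$ and $\varepsilon\eta^{\alpha-1}$,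 and both balls are convex, so $g$ and $g^{-1}$ are Lipschitz. The map $f_0$ is $x\mapsto(g(x'),\varepsilon x_n)$ followed by the shear $y\mapsto(y',y_n+u(g^{-1}(y')))$, whose inverse is the shear with $-u$; all these maps are Lipschitz. Hence $f_0$ is bi-Lipschitz on $B_1$. The matrix $Df_0$ is block triangular, so $J_{f_0}=\varepsilon J_g\ge\alpha^{n-1}\varepsilon^n>0$ a.e., and $K_{f_0}$ is bounded.

\emph{The tube $\varrho<\eta$.} Here $|\nabla u|=1/\eta$ a.e., so $|Df_0|\le\varepsilon\eta^{\alpha-1}+\varepsilon+\eta^{-1}\le3/\eta$, and $J_{f_0}=\varepsilon^n\eta^{(\alpha-1)(n-1)}$. Thus $K_{f_0}\le3^n\varepsilon^{-n}\eta^{-1-\alpha(n-1)}$. The part of the tube in $B_1$ has volume at most $C\eta^{n-1}$, so its contribution to $\int_{B_1}K_{f_0}^q$ is at most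
\[
C\,3^{nq}\varepsilon^{-nq}\,\eta^{\,n-1-q(1+\alpha(n-1))} .
\]
The exponent of $\eta$ is positive, so this is at most $1$ once $\eta=\eta(\varepsilon)$ is small. Fix such an $\eta$.

\emph{The region $\eta<\varrho<1$.} Here $u=0$, and the singular values of $Df_0$ are those of $Dg$ together with $\varepsilon$. Since $n\ge3$ and $\varrho^{\alpha-1}>1$, we get $|Df_0|=\varepsilon\varrho^{\alpha-1}$, $J_{f_0}=\alpha\varepsilon^n\varrho^{(\alpha-1)(n-1)}$ and $K_{f_0}=\varrho^{\alpha-1}/\alpha$. The contribution is at most $C\alpha^{-q}\int_0^1\varrho^{\,n-2-q(1-\alpha)}\,d\varrho$, which is finite because $q(1-\alpha)<n-1$, and independent of $\varepsilon$ and $\eta$. Let $A=A(n,q)$ be this bound plus $1$.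

\emph{Normalization.} The last coordinate of $f_0$ is $1$ at the origin and $0$ at points with $x_n=0$, $\varrho=\eta$, which lie in $B_{1/2}$. So $d=\operatorname{diam}f_0(B_{1/2})\ge1$. The map $f=f_0/d$ is quasiconformal, $\operatorname{diam}f(B_{1/2})=1$, $\int_{B_1}K_f^q\le A$, and $f(B_1)\subset\{|y'|<\varepsilon\}$. A ball of radius $\rho$ in this cylinder projects onto an $(n-1)$-dimensional ball of radius $\rho$ inside one of radius $\varepsilon$, so $\rho\le\varepsilon$.
\end{proof}

\begin{remark}
In this example the oscillation of $f_0$ on $B_1$ stays bounded as $\varepsilon,\eta\to0$. What breaks down is a uniform gradient bound as in Step~1 of Proposition~\ref{prop:doubling}: in the tube $|Df_0|\ge|\nabla u|=1/\eta$, so $\int_{B_1}|Df_0|^p\ge c\eta^{\,n-1-p}\to\infty$ because $p>n-1$. Accordingly \eqref{eq:far} has no uniform analog: $\|f_0\|_{L^1(B_1)}\le C(\varepsilon+\eta^{n-1})$, although $f_0$ oscillates by at least $1$ on $B_{1/2}$.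
\end{remark}

\begin{thebibliography}{9}

\bibitem{KKM}
Kauhanen, Koskela and Mal\'y, \emph{Mappings of finite distortion: discreteness and openness}, Arch. Ration. Mech. Anal. 160 (2001).

\bibitem{Rickman}
Rickman, \emph{Quasiregular Mappings}.

\bibitem{Vaisala}
V\"ais\"al\"a, \emph{Discrete open mappings on manifolds}, Ann. Acad. Sci. Fenn. A I 392 (1966).

\end{thebibliography}
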